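# A finitely generated abelian-by-nilpotent group with insoluble conjugacy problem

## Wreath products, Heisenberg groups, and the guess that conjugacy is decidable

A group $G$ is **abelian-by-nilpotent** if it has an abelian normal subgroup $A$ with $G/A$ nilpotent. Fix a finite generating set of a finitely generated group $G$. We say that $G$ has **soluble conjugacy problem** if there is an algorithm which, given two words $x,y$ in the generators and their inverses, decides whether they represent conjugate elements of $G$. The choice of finite generating set does not matter: to change generators, replace each old generator by a fixed word in the new ones. The algorithm may depend on $G$.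

Does every finitely generated abelian-by-nilpotent group have soluble conjugacy problem? The natural first guess is yes. Let us test it.

**A nilpotent group.** In the Heisenberg group $\langle p,q,r\rangle$ with $r=[p,q]$ central, every element is uniquely $p^iq^jr^k$. Since $[p^iq^j,p^aq^b]=r^{ib-ja}$, the conjugates of $p^iq^jr^k$ are exactly the elements $p^iq^jr^{k'}$ with $k'\equiv k$ modulo $\gcd(i,j)$ (equality if $i=j=0$). This is decidable. For all finitely generated nilpotent groups, Blackburn (1965) proved conjugacy separability: non-conjugate elements stay non-conjugate in some finite quotient. These groups are finitely presented, so we can enumerate finite quotients on one machine and possible conjugators on another. One of the two stops, so conjugacy is decidable.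

**A metabelian group.** Let $G=\mathbb Z[t^{\pm1}]\rtimes\langle t\rangle$, which is $\mathbb Z\wr\mathbb Z$. Write elements as $t^ia$, with $a$ a Laurent polynomial and $t^{-1}at=at$. Then
$$(bt^j)^{-1}\,t^ia\,(bt^j)=t^i\cdot\bigl(a+b(1-t^i)\bigr)t^j .$$
If $i=0$, then $a$ and $a'$ are conjugate if and only if $a'=at^j$ for some $j$, which we read off. If $i\ne0$, then $t^ia$ and $t^ia'$ are conjugate if and only if $a'\equiv at^j$ modulo $1-t^i$ for some $j$. Only $j$ modulo $i$ matters, so finitely many congruences are to be checked. Again conjugacy is decidable.

**All metabelian groups.** Noskov (1982) proved that there is an algorithm which, given a finitely generated metabelian group by a finite presentation in the variety $\mathbf A^2$ of metabelian groups and two elements as words, decides whether they are conjugate. In particular every finitely generated metabelian group has soluble conjugacy problem.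

So the guess holds when $A=1$ and when $G/A$ is abelian. It is nevertheless false in general.

## Conjugacy classes that encode recursively enumerable sets

Recall that $S\subseteq\mathbb N$ is **recursively enumerable** (r.e.) if some algorithm lists its elements, and **recursive** if some algorithm decides membership. The halting set is r.e. and not recursive. Two sets have the same **Turing degree** if each is decidable by an algorithm with an oracle for the other; an **r.e. degree** is the degree of an r.e. set. A **many-one reduction** of $S$ to $C$ is a computable map $\varphi$ with $s\in S\iff\varphi(s)\in C$. An r.e. set is **many-one complete** if every r.e. set has a many-one reduction to it.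

**Theorem 1.** Let $S\subseteq\mathbb N$ be recursively enumerable, and let $k=\mathbb Z$ or $k=\mathbb F_p$ ($p$ prime). There is a finitely generated group $G=A\rtimes Q$ with $A$ abelian (torsion-free if $k=\mathbb Z$, of exponent $p$ if $k=\mathbb F_p$) and $Q$ finitely generated torsion-free nilpotent of class $3$. There are also a fixed element $x\in G$ and a computable map $s\mapsto v_s$ from $\mathbb Z$ to words representing elements of $A$, such that for all $s\in\mathbb Z$:
$$xv_s\text{ is conjugate to }x\text{ in }G\iff s\in S.$$
Taking $S$ non-recursive, even the conjugacy class of the single element $x$ is non-recursive. So $G$ has insoluble conjugacy problem.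

**Theorem 2.** In Theorem 1:

1. $G$ has soluble word problem.
2. The conjugacy class of $x$ has exactly the Turing degree of $S$. So every r.e. degree is the degree of a conjugacy class in such a group.
3. If $S$ is many-one complete r.e. (for example the halting set), then the conjugacy problem of $G$ is many-one complete r.e.

Thus not every finitely generated abelian-by-nilpotent group has soluble conjugacy problem. A counterexample can be taken torsion-free, or with $A$ of prime exponent $p$; in both cases $G/A$ can be torsion-free nilpotent of class $3$.

Besides Blackburn's theorem, used only for Theorem 2(2), we use two results.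

- **MRDP** (Davis–Putnam–Robinson 1961, Matiyasevich 1970): for every r.e. $S\subseteq\mathbb N$ there is $p\in\mathbb Z[s,u_1,\dots,u_l]$ such that for $s\in\mathbb N$ we have $s\in S\iff\exists u\in\mathbb N^l:\ p(s,u)=0$.
- **Lagrange's theorem**: every natural number is a sum of four integer squares.

## Split extensions and the subgroup $A(1-x)$

Conventions. If $A$ is a right $\mathbb ZQ$-module, $A\rtimes Q$ is the semidirect product with $q^{-1}aq=a\cdot q$. We write $A$ additively as a module and multiplicatively inside the group. For $x\in Q$, $a(1-x)$ means $a-a\cdot x$.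

The next lemma turns conjugacy to $x$ into a question about the module.

**Lemma 1.** Let $G=A\rtimes Q$ and $x\in Q$. For $v\in A$: $xv$ is conjugate to $x$ in $G$ if and only if $v\in A(1-x)$.

*Proof.* Every element of $G$ is $bq$ with $b\in A$, $q\in Q$. First,
$$b^{-1}xb=x\cdot(x^{-1}b^{-1}x)\,b=x\cdot(-b\cdot x+b)=x\cdot b(1-x).$$
Conjugating by $q$,
$$(bq)^{-1}x(bq)=(q^{-1}xq)\cdot\bigl(b(1-x)q\bigr),$$
with first factor in $Q$ and second in $A$. Since the factorization of an element of $G$ into a $Q$-part and an $A$-part is unique, this equals $xv$ if and only if $q^{-1}xq=x$ and $b(1-x)q=v$. When $xq=qx$, the second condition reads $(b\cdot q)(1-x)=v$, and $b\cdot q\in A$. So conjugacy implies $v\in A(1-x)$. Conversely, if $v=b(1-x)$, take $q=1$. $\square$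

A sensible person would now try to decide membership in $A(1-x)$ by commutative algebra. Suppose $Q$ is finitely generated abelian and $A$ is generated by $g_1,\dots,g_d$ over the commutative Noetherian ring $\mathbb ZQ$. Then $A(1-x)$ is a submodule, generated by the $g_i(1-x)$, and membership in a submodule of a finitely presented module is decidable by Gröbner bases over $\mathbb Z$.

For nilpotent $Q$ this stops at the word "submodule". If $q$ commutes with $x$, then $a(1-x)q=(aq)(1-x)$, so $A(1-x)$ is stable under the centralizer of $x$, but nothing makes it stable under $Q$. Here is a small example that fails. Let $R=\mathbb Z[z^{\pm1}]$, let $I=\bigoplus_{y\in\mathbb Z}Re_y$, and define $R$-linear automorphisms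
$$e_y\cdot t=e_{y+1},\qquad e_y\cdot f=z^ye_y,\qquad e_y\cdot c=ze_y .$$
Acting from left to right, $e_y\cdot t^{-1}ft=z^{y-1}e_y$, so $t^{-1}ft=fc^{-1}$, and $c$ is central. These automorphisms generate a Heisenberg group, and $e_0$ generates $I$ as a module over it. Now
$$I(1-f)=\bigoplus_{y}(1-z^y)Re_y .$$
It contains $(1-z)e_1$. Applying $t^{-1}$ gives $(1-z)e_0$, which is not in $I(1-f)$, because the coefficient at $e_0$ of any element of $I(1-f)$ is $0$. The centralizer of $f$ in this group is $\langle f,c\rangle$. It preserves each $Re_y$, so $I$ is not finitely generated over it, and no finite generation is left to use.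

The example also suggests a mechanism for undecidability. The coordinate $y$ behaves specially under $f$ exactly when the function $y\mapsto y$ vanishes there. If $f$ is replaced by a polynomial in many variables, a single element will know about the zeros of a Diophantine system.

## Reduction to quadratic systems over $\mathbb Z$

**Step 0. Quadratic equations with integer unknowns.** The degree of the equations will control the nilpotency class, so we bring it down to $2$. We also replace natural unknowns by integer ones.

Let $p$ be the MRDP polynomial of $S$. Replace each $u_i$ by a sum of four squares of new integer unknowns, giving $\hat p$. By Lagrange's theorem, for $s\in\mathbb N$, $\hat p(s,\cdot)$ has an integer zero if and only if $s\in S$. With further integer unknowns $a,b,c,d$ put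
$$P=\hat p^{\,2}+(s-a^2-b^2-c^2-d^2)^2 .$$
A sum of two integer squares vanishes only if both vanish. The second vanishes for suitable $a,b,c,d$ exactly when $s\ge0$. So for every $s\in\mathbb Z$, negative ones included, $P(s,\cdot)$ has an integer zero if and only if $s\in S$.

Build $P$ up as the last term of a finite sequence $P_1,\dots,P_r=P$, in which each $P_i$ is an integer constant, a variable ($s$ is allowed), $P_j+P_h$, or $P_jP_h$ with $j,h<i$. Introduce new unknowns $\tau_1,\dots,\tau_r$ and the corresponding equations "$\tau_i=$ constant", "$\tau_i=$ variable", $\tau_i=\tau_j+\tau_h$, $\tau_i=\tau_j\tau_h$, together with $\tau_r=0$. For given $s$ and given values of the old unknowns, all equations but the last force $\tau_i=P_i$, and the last then says $P=0$. For instance, the cubic equation $s=u^3$ becomes $\tau_1=u$, $\tau_2=\tau_1\tau_1$, $\tau_3=\tau_2\tau_1$, $s=\tau_3$.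

Collect all unknowns into $y=(y_1,\dots,y_n)$. We obtain polynomials $\xi_1,\dots,\xi_m\in\mathbb Z[s,y_1,\dots,y_n]$ of total degree at most $2$ such that for $s\in\mathbb Z$
$$s\in S\iff\exists y\in\mathbb Z^n:\ \xi_1(s,y)=\dots=\xi_m(s,y)=0.\tag{1}$$

The parameter $s$ stays a variable on purpose. If we built a separate group for each $s$, each group would answer one yes/no question about conjugacy to $x$, and an algorithm that may depend on the group could have that answer built in. One group must serve all $s$.

## Translations acting on polynomials: the nilpotent group $Q$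

**Step 1. Construction of $Q$.** We want a nilpotent group containing $\xi=(\xi_1,\dots,\xi_m)$ as an element, together with all translations of the space where $\xi$ lives.

Let $Y=\mathbb Z^{1+n}$, with elements $w=(s,y)$ and standard basis $\sigma,t_1,\dots,t_n$, where $\sigma$ points in the $s$-direction. Write $s(w)$ for the first coordinate of $w$. Let $E$ be the additive group of maps $f:Y\to\mathbb Z^m$ whose components are polynomials over $\mathbb Z$ of total degree at most $2$. It is free abelian of finite rank, on the monomials in each component. Let $Y$ act on $E$ by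
$$f^t(w)=f(w-t)\qquad(t\in Y),$$
and put $Q=Y\ltimes E$, with $t^{-1}ft=f^t$. Both $Y$ and $E$ are written additively on their own and multiplicatively inside $Q$.

$Q$ is finitely generated because $Y$ and $E$ are. It is torsion-free, being an extension of the torsion-free group $E$ by the torsion-free group $Q/E\cong Y$.

*Nilpotency.* Let $E_i\le E$ consist of the maps of degree at most $i$, with $E_{-1}=0$. Each $E_i$ is normal in $Q$. For $f\in E_i$, $t\in Y$, $g\in E$, since $E$ is abelian,
$$[f,tg]=f^{-1}\,(tg)^{-1}f\,(tg)=f^t-f ,$$
which has smaller degree than $f$. So $[E_i,Q]\le E_{i-1}$. Moreover $Y$ acts trivially on $E/E_1$, so $Q/E_1$ is abelian. Hence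
$$\gamma_2(Q)\le E_1,\qquad\gamma_3(Q)\le E_0,\qquad\gamma_4(Q)=1 .$$
The class is exactly $3$. For $f=(s^2,0,\dots,0)$ we have $[f,\sigma]=(s-1)^2-s^2=-2s+1$ in the first component, and then $[[f,\sigma],\sigma]=\bigl(-2(s-1)+1\bigr)-(-2s+1)=2\neq0$.

## The module $I$ and the fixed points of $\xi$

**Step 2. Construction of $I$.** We let a polynomial act at the point $w$ through its value at $w$, as in the Heisenberg example.

Let $R=k[z_1^{\pm1},\dots,z_m^{\pm1}]$, the ring of Laurent polynomials, which is a domain. For $c\in\mathbb Z^m$ put $z^c=z_1^{c_1}\cdots z_m^{c_m}$. Distinct exponents give distinct monomials, so $z^c=1$ if and only if $c=0$. Let $I=\bigoplus_{w\in Y}Re_w$ be the free $R$-module, with $R$-linear right actions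
$$e_w\cdot f=z^{f(w)}e_w\quad(f\in E),\qquad e_w\cdot t=e_{w+t}\quad(t\in Y).\tag{2}$$
These are actions of $E$ and of $Y$, since $z^{f(w)}z^{g(w)}=z^{(f+g)(w)}$ and translations add. They fit together to an action of $Q$: reading from left to right,
$$e_w\cdot t^{-1}ft=e_{w-t}\cdot ft=z^{f(w-t)}e_{w-t}\cdot t=z^{f(w-t)}e_w=e_w\cdot f^t .$$
So $I$ is a right $\mathbb ZQ$-module. For $c\in\mathbb Z^m$ the constant map with value $c$ lies in $E_0$, is central in $Q$, and acts as multiplication by $z^c$. In particular let $c_j$ be the constant map whose value is the $j$-th unit vector; it acts as multiplication by $z_j$.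

Let $x=\xi=(\xi_1,\dots,\xi_m)$. This is an element of $E$, as its components have degree at most $2$. Put $I^x=\{b\in I: b\cdot x=b\}$. If $b=\sum b_we_w$, then $b\cdot x=\sum b_wz^{\xi(w)}e_w$, so $b\in I^x$ if and only if $b_w(z^{\xi(w)}-1)=0$ for all $w$. As $R$ is a domain and $z^c=1$ only for $c=0$,
$$I^x=\bigoplus_{w:\ \xi(w)=0}Re_w.\tag{3}$$
So $I^x$ records exactly the integer zeros of our system.

One could hope that $I\rtimes Q$ is already the desired group. It is finitely generated, by $e_0$ and generators of $Q$, but conjugacy of $xv$ to $x$ in it is too easy. By Lemma 1 the question is whether $v\in I(1-x)=\bigoplus_w(1-z^{\xi(w)})Re_w$. Only the finitely many coordinates $w$ with $v_w\ne0$ need to be inspected, and each asks for one divisibility in $R$, which is decidable (we check this in the proof of Theorem 2). The zeros of $\xi$ outside the support of $v$ have no influence: they affect how many $b$ solve $b(1-x)=v$, and not whether one exists.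

What is needed is a condition on the solution $b$ itself, so that its freedom matters. Suppose $A\le I$ is a submodule with quotient map $\varepsilon:I\to T=I/A$, and suppose $x$ acts trivially on $T$. For $b\in I$ the element $b(1-x)$ lies in $A$. It lies in $A(1-x)$ if and only if $b(1-x)=a(1-x)$ for some $a\in A$, that is, $b-a\in I^x$ for some $a\in A$. This says
$$b(1-x)\in A(1-x)\iff b\in A+I^x\iff\varepsilon(b)\in\varepsilon(I^x).\tag{4}$$
The last equivalence holds because $A=\ker\varepsilon$. In the language of the snake lemma, $b\mapsto b(1-x)$ induces a connecting map $T\to A/A(1-x)$ with kernel $\varepsilon(I^x)$. The conjugacy class of $x$ in $A\rtimes Q$ thus sees the image in $T$ of the set of all zeros. It remains to choose $T$ so that it keeps the parameter $s$, forgets the unknowns $y$, and leaves $A$ finitely generated.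

## The submodule $A$ that forgets $y$ and remembers $s$

**Step 3. Construction of $A$.** We build the quotient $T$ and check that its kernel is finitely generated, without which the group would not be.

Let $T=\bigoplus_{s\in\mathbb Z}k\,\bar e_s$, with $E$ acting trivially and $t\in Y$ acting by $\bar e_s\mapsto\bar e_{s+s(t)}$. Since the action of $Y$ factors through a homomorphism $Q\to Q/E\cong Y\to\mathbb Z$, this is a $\mathbb ZQ$-module. Define the $k$-linear map
$$\varepsilon:I\to T,\qquad\varepsilon\Bigl(\sum_wa_we_w\Bigr)=\sum_wa_w(1,\dots,1)\,\bar e_{s(w)} .$$
It is surjective. It respects $E$, because $\varepsilon(a\,e_w\cdot f)=\varepsilon(a z^{f(w)}e_w)=a(1,\dots,1)\bar e_{s(w)}$. It respects $Y$, because $\varepsilon(a\,e_w\cdot t)=a(1,\dots,1)\bar e_{s(w)+s(t)}$. So $\varepsilon$ is a $\mathbb ZQ$-homomorphism, and $A=\ker\varepsilon$ is a $\mathbb ZQ$-submodule of $I$.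

**Claim.** $A$ is generated over $\mathbb ZQ$ by
$$\alpha_j=e_0(z_j-1)\ (1\le j\le m),\qquad\beta_i=e_0(t_i-1)=e_{t_i}-e_0\ (1\le i\le n).$$

*Proof.* These elements lie in $A$: $\varepsilon(\alpha_j)=(1-1)\bar e_0=0$, and $\varepsilon(\beta_i)=\bar e_0-\bar e_0=0$ since $s(t_i)=0$. Let $A'\le A$ be the $\mathbb ZQ$-submodule they generate. It is an $R$-submodule of $I$, because $z_j^{\pm1}$ acts as $c_j^{\pm1}\in Q$ and the scalars of $k$ are images of integers. We compute in $I/A'$.

First, $e_w(z_j-1)=e_0\cdot w\,(z_j-1)=\alpha_j\cdot w\in A'$, because multiplication by $z_j$ commutes with translation. So $e_wz_j\equiv e_w$, hence $ae_w\equiv a(1,\dots,1)e_w$ for all $a\in R$, and $I/A'$ is spanned over $k$ by the images of the $e_w$.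

Second, $e_0\cdot t_i\equiv e_0$. The elements of $Q$ fixing the class of $e_0$ form a subgroup, so $e_0\cdot g\equiv e_0$ for all $g\in\langle t_1,\dots,t_n\rangle$. Therefore
$$e_{(s,y)}=e_0\cdot y\cdot\sigma^s\equiv e_0\cdot\sigma^s=e_{(s,0)} .$$
Hence $I/A'$ is spanned over $k$ by the images of the $e_{(s,0)}$, $s\in\mathbb Z$. The map $I/A'\to T$ induced by $\varepsilon$ sends these to the basis elements $\bar e_s$. A linear map that sends a spanning family to a linearly independent one is injective, so $A'=\ker\varepsilon=A$. $\square$

**Lemma 2.** $\varepsilon(I^x)=\bigoplus_{s\in S}k\,\bar e_s$.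

*Proof.* By (3), $I^x$ is the direct sum of the $Re_w$ with $\xi(w)=0$, and $\varepsilon(Re_w)=k\,\bar e_{s(w)}$. So $\varepsilon(I^x)$ is spanned by the $\bar e_s$ for which some $y\in\mathbb Z^n$ satisfies $\xi(s,y)=0$. By (1) these are the $\bar e_s$ with $s\in S$. $\square$

## The group $G=A\rtimes Q$ and the words $v_s$

**Step 4. Assembling the group.** We form $G$, define the test elements, and prove Theorem 1.

Let $G=A\rtimes Q$. It is generated by the $\alpha_j$, the $\beta_i$ and finitely many generators of $Q$, and it is abelian-by-nilpotent. If $k=\mathbb Z$, then $A$ is a subgroup of the free abelian group $I$, so $A$ is torsion-free, and so is $G$. If $k=\mathbb F_p$, then $A$ has exponent $p$; it is non-zero since $\alpha_1\ne0$.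

For $s\in\mathbb Z$ put
$$v_s=e_{(s,0)}(1-x)=\bigl(1-z^{\xi(s,0)}\bigr)e_{(s,0)}.$$
Since $x\in E$ acts trivially on $T$, $\varepsilon(v_s)=0$, so $v_s\in A$. Note that $e_{(s,0)}$ itself is not in $A$.

**Step 5. A word for $v_s$ is computable from $s$.** Put $c=\xi(s,0)\in\mathbb Z^m$. As $e_{(s,0)}=e_0\cdot\sigma^s$ and $\sigma$ acts $R$-linearly, $v_s=-e_0(z^c-1)\cdot\sigma^s$. The sum
$$z^c-1=\sum_{j=1}^mz_1^{c_1}\cdots z_{j-1}^{c_{j-1}}\bigl(z_j^{c_j}-1\bigr)$$
telescopes. For $d>0$ we have $z_j^d-1=(z_j-1)(1+z_j+\dots+z_j^{d-1})$, and for $d<0$ we have $z_j^d-1=-(z_j-1)(z_j^{-1}+z_j^{-2}+\dots+z_j^{d})$; for $d=0$ the term is zero. So $e_0(z^c-1)$ is an explicit sum of terms $\pm\alpha_jz^a$ with $a\in\mathbb Z^m$, and $z^a$ acts as the constant map $a\in E_0$. Hence $v_s$ is an explicit $\mathbb Z$-combination of elements $\alpha_j\cdot g$ with explicit $g\in Q$. In $G$ the element $\alpha_j\cdot g$ is $g^{-1}\alpha_jg$, so $v_s$ is an explicit product of conjugates of the $\alpha_j^{\pm1}$.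

**Lemma 3.** $v_s\in A(1-x)\iff s\in S$.

*Proof.* Apply (4) with $b=e_{(s,0)}$: $v_s\in A(1-x)$ if and only if $\bar e_s=\varepsilon(e_{(s,0)})\in\varepsilon(I^x)$. By Lemma 2 this holds if and only if $s\in S$. $\square$

*Proof of Theorem 1.* By Lemma 1, $xv_s$ is conjugate to $x$ if and only if $v_s\in A(1-x)$, and by Lemma 3 this holds if and only if $s\in S$. If $S$ is r.e. and not recursive, an algorithm deciding which words represent conjugates of $x$, applied to the words $xv_s$, would decide $S$, a contradiction. $\blacksquare$

**Example: perfect squares.** Take $m=n=1$ and $\xi(s,y)=s-y^2$, so that the set in (1) is the set of squares. Everything above applies verbatim to this $\xi$. For $s=1$ we have $v_1=(1-z)e_{(1,0)}$. The zero $(1,1)$ of $\xi$ gives the fixed vector $e_{(1,1)}$. The element $a=e_{(1,0)}-e_{(1,1)}$ lies in $A$, and $a(1-x)=(1-z)e_{(1,0)}-0=v_1$. So $a^{-1}xa=xv_1$. For $s=2$ we have $v_2=(1-z^2)e_{(2,0)}$. Suppose $b(1-x)=v_2$ with $b\in I$. Since $2-y^2\ne0$ for every integer $y$, each coordinate $b_{(2,y)}$ is determined: $b_{(2,0)}=1$, and $b_{(2,y)}=0$ for $y\neq0$. Thus $\varepsilon(b)$ has coefficient $1$ at $\bar e_2$,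 and $b\notin A$. So $xv_2$ is not conjugate to $x$ in $A\rtimes Q$. In $I\rtimes Q$ it is, through $e_{(2,0)}$.

## Word problem and Turing degree

**Step 6. Theorem 2(1): the word problem.** The aim is a computable normal form. Every element of $G$ is uniquely $qa$ with $q\in Q$ and $a\in A$. Store $q=tf$ as the pair $(t,f)$ of an integer vector and a list of integer coefficients, and store $a\in A\le I$ as a finite list of Laurent polynomials. In $Q$,
$$(tf)(t'f')=(t+t')\,(f^{t'}+f'),\qquad(tf)^{-1}=(-t)\,(-f^{-t}),$$
where in each result the first bracket is the $Y$-part, the second is the $E$-part, and $f^{-t}$ is $f$ acted on by $-t\in Y$. In $G$,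
$$(qa)(q'a')=qq'\,(a\cdot q'+a'),\qquad(qa)^{-1}=q^{-1}\,(-a\cdot q^{-1}),$$
and the actions are given by (2). So every word can be put into normal form, and the word problem is soluble.

**Step 7. Divisibility by $1-z^c$ is decidable.** This will be used coordinate by coordinate. Let $0\ne c\in\mathbb Z^m$ and $u=\sum_ar_az^a\in R$. We claim that $1-z^c$ divides $u$ if and only if on every coset of $\langle c\rangle$ in $\mathbb Z^m$ the coefficients of $u$ sum to $0$. If $u=(1-z^c)u'$, then $u$ is a $k$-combination of elements $z^a-z^{a+c}$, whose coset sums vanish. Conversely, the part of $u$ on a coset $a+\langle c\rangle$ is $\sum_ir_{a+ic}z^{a+ic}$. If $\sum_ir_{a+ic}=0$, it equals $z^a\sum_ir_{a+ic}(z^{ic}-1)$, and each $z^{ic}-1$ is an explicit multiple of $z^c-1$ by the geometric sums of Step 5. The criterion involves finitely many cosets, so it can be checked, and the argument also computes the quotient.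

**Step 8. Theorem 2(2): the degree of the class of $x$.** We reduce in both directions. By Theorem 1, $s\mapsto xv_s$ reduces $S$ to the conjugacy class of $x$. Conversely, let an oracle for $S$ be given, and let $g$ be a word, in normal form $g=qv$ with $q\in Q$, $v\in A$.

*Reduction to $q=x$.* Project to $Q$. If $q$ is not conjugate to $x$ in $Q$, which is decidable by Blackburn's theorem, then $g$ is not conjugate to $x$. Otherwise find by search $h\in Q$ with $h^{-1}qh=x$ and replace $g$ by $h^{-1}gh=xv'$, where $v'=v\cdot h\in A$. By Lemma 1 we must decide whether $v'\in A(1-x)$.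

*Solving in $I$.* Write $v'=\sum v'_we_w$, a finite sum. An element $b=\sum b_we_w\in I$ satisfies $b(1-x)=v'$ if and only if $b_w(1-z^{\xi(w)})=v'_w$ for all $w$. So such a $b$ exists if and only if both of the following hold:

- $v'_w=0$ whenever $\xi(w)=0$;
- $1-z^{\xi(w)}$ divides $v'_w$ in $R$ whenever $\xi(w)\ne0$ and $v'_w\ne0$.

For both conditions only the finitely many $w$ with $v'_w\neq0$ matter, and Step 7 decides the second. If a condition fails, then $v'\notin I(1-x)$, and so $v'\notin A(1-x)$. If both hold, compute a solution $b$, putting $b_w=0$ whenever $\xi(w)=0$ or $v'_w=0$.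

*Correcting by fixed points.* The solutions in $I$ form the coset $b+I^x$. By (4), $v'=b(1-x)$ lies in $A(1-x)$ if and only if $\varepsilon(b)\in\varepsilon(I^x)$. By Lemma 2, this holds if and only if every $s$ in the finite support of $\varepsilon(b)$ lies in $S$. The oracle decides this. So the conjugacy class of $x$ and $S$ have the same Turing degree. As $S$ was an arbitrary r.e. set, every r.e. degree occurs.

**Remark.** For this particular $Q$ and $x$, the appeal to Blackburn can be replaced by linear algebra. Since $(tf)^{-1}x(tf)=x^t$, the element $q$ is conjugate to $x$ in $Q$ if and only if $q\in E$ and $q=x^t$ for some $t\in Y$. Write $x=B+L+C$ with homogeneous quadratic, linear and constant parts, and $\beta(w,t)=B(w+t)-B(w)-B(t)$, which is bilinear. Then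
$$x(w-t)=B(w)+\bigl(L(w)-\beta(w,t)\bigr)+\bigl(B(t)-L(t)+C\bigr).$$
The quadratic part of $q$ must be $B$. Comparing linear parts gives a system of linear equations over $\mathbb Z$ for $t$. Its solution set, if not empty, is $t_0+U$ with $U=\{u\in Y:\beta(\cdot,u)=0\}$. For $u\in U$ we have $2B(u)=\beta(u,u)=0$, so $B(t_0+u)=B(t_0)+B(u)+\beta(t_0,u)=B(t_0)$. Comparing constant parts thus gives $B(t_0)-L(t_0)-L(u)+C=q(0)$, a linear system for $u\in U$. Solubility of linear systems over $\mathbb Z$ is decidable.

**Step 9. Theorem 2(3): many-one completeness.** We show that the conjugacy problem is r.e. and that a complete set reduces to it. The set of conjugate pairs of words is r.e.: search for a conjugating word and verify it by Step 6. By Theorem 1, $s\mapsto(xv_s,x)$ is a many-one reduction of $S$ to this set. If $S$ is many-one complete r.e., so is the conjugacy problem of $G$. $\blacksquare$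

## Nilpotency class of $G/A$ and derived length of $G$

The class $3$ of $Q$ comes from the degree $2$ of the polynomials in $E$. If $E$ is replaced by polynomial maps of degree at most $1$, the computation of Step 1 gives $\gamma_2(Q)\le E_0$ and $\gamma_3(Q)=1$. But then the system in (1) is linear in $(s,y)$, and for each $s$ its solubility over $\mathbb Z$ is decidable by linear algebra. So this construction with linear polynomials encodes only recursive sets. By Noskov's theorem the conjugacy problem is soluble when $G/A$ is nilpotent of class $1$; by Theorem 1 it can be insoluble when $G/A$ is torsion-free nilpotent of class $3$. The argument does not settle the case where $G/A$ has class exactly $2$.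

As for derived length, $Q=Y\ltimes E$ is metabelian, so $G$ is soluble of derived length at most $3$. When $S$ is non-recursive it is exactly $3$, since a finitely generated metabelian group has soluble conjugacy problem by Noskov's theorem. So Noskov's theorem does not extend from derived length $2$ to derived length $3$, even within abelian-by-nilpotent groups.
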